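# Saturated chains of primes in monoid algebras over polycyclic-by-finite groups

## 1. The guess "always catenary", tested on commutative monoids and on $\mathbb Z^n\rtimes\mathbb N$

Throughout, $K$ is a field, rings have a unit, "ideal" means two-sided ideal unless a side is named, and "Noetherian" is two-sided. We write $\mathbb N=\{0,1,2,\dots\}$, $[x,y]=x^{-1}y^{-1}xy$, and $U(S)$ for the group of units of a monoid $S$. A group is polycyclic-by-finite if it has a finite subnormal series with cyclic or finite factors; all its subgroups are then finitely generated (f.g.).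

A proper ideal $P$ of a ring $R$ is prime if $IJ\subseteq P$ for ideals $I,J$ forces $I\subseteq P$ or $J\subseteq P$; equivalently, $aRb\subseteq P$ forces $a\in P$ or $b\in P$. A chain of primes $P_0\subsetneq P_1\subsetneq\dots\subsetneq P_n$ has length $n$, and it is saturated if no prime fits strictly between two consecutive terms.

**Definition.** A ring $R$ is *catenary* if for any primes $P\subseteq Q$ all saturated chains from $P$ to $Q$ have the same length.

For instance, in $K[x,y]$ every saturated chain from $0$ to $(x,y)$ has length $2$. Catenarity passes to factor rings, since the primes of $R/I$ are the primes of $R$ that contain $I$.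

A right ideal of a monoid $S$ is a subset $I$ with $IS\subseteq I$, and $K[S]$ is the algebra with basis $S$. If $I\subsetneq J$ are right ideals of $S$, their spans satisfy $KI\subsetneq KJ$. So if $K[S]$ is right Noetherian, then $S$ has the ascending chain condition (acc) on right ideals; the same holds on the left.

Our question: *let $S$ be a submonoid, with acc on right ideals, of a polycyclic-by-finite group. Is $K[S]$ always catenary?*

One would first guess yes. Commutative affine $K$-algebras are catenary, group algebras of polycyclic-by-finite groups are Noetherian (P. Hall's theorem), and acc on right ideals is the natural finiteness condition on $S$. Let us test the guess.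

**Test 1: commutative $S$.** Then $S$ lies in a f.g. abelian group, and the guess is correct, because of the following lemma and the catenarity of affine commutative algebras.

**Lemma 1.** A submonoid $M$ of a f.g. abelian group with acc on ideals is f.g.

*Proof.* If $M$ is a group, it is a subgroup of a f.g. abelian group. Otherwise $M\setminus U(M)$ is an ideal of $M$, and by acc it equals $\bigcup_{i\le r}m_iM$ for finitely many $m_i$. Write a non-unit as $m=m_{i_1}m'$, then $m'=m_{i_2}m''$ if $m'$ is a non-unit, and so on. Here $mM\subsetneq m'M$: if $m'=mn$, then $m'=m_{i_1}m'n$, and cancelling gives $m_{i_1}n=1$, which is impossible. By acc the process stops, and it can stop only at a unit. So $M$ is generated by the $m_i$ and the f.g. group $U(M)$. $\square$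

**Skew polynomial rings.** The simplest noncommutative monoids are the following. Let $A\cong\mathbb Z^n$, $n\ge1$, $\sigma\in\mathrm{GL}_n(\mathbb Z)$, let $G=A\rtimes\langle x\rangle$ with $xax^{-1}=\sigma(a)$ and $x$ of infinite order, and let $S=\bigcup_{i\ge0}Ax^i$. Then $S$ is a submonoid of the polycyclic group $G$, and
$$R=K[S]=K[A][x;\sigma],\qquad xr=\sigma(r)x\quad(r\in K[A]),$$
where $\sigma$ also denotes the induced automorphism of $K[A]$. By the Hilbert basis theorem $R$ is Noetherian, so $S$ has acc on right and on left ideals. $R$ is a domain with $K$-basis the elements $ax^i$. An element $r\in R$ is called *normal* if $rR=Rr$. Here $x$ is normal, since $xK[A]=K[A]x$. Two observations hold for every $\sigma$.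

First, *if $P'$ is prime, $x\notin P'$ and $rx\in P'$, then $r\in P'$*:
$$rRx=rxR\subseteq P'\quad\text{and}\quad x\notin P'\quad\Longrightarrow\quad r\in P'.\tag{1}$$

Second, *no prime lies strictly between $0$ and $xR$*. Let $P'\subsetneq xR$ be prime. Then $x\notin P'$. Every element of $P'\subseteq Rx$ has the form $rx$, and $r\in P'$ by (1). So $P'=P'x$, hence $P'\subseteq\bigcap_kRx^k=0$. Also $xR$ is prime, as $R/xR\cong K[A]$.

Let $\mathfrak m$ be the augmentation ideal of $K[A]$. Since $\sigma(\mathfrak m)=\mathfrak m$, the sets $P=\mathfrak mR$ and $Q=\mathfrak mR+xR$ are ideals, and $\sigma$ acts trivially on $K[A]/\mathfrak m=K$, so $R/P\cong K[x]$ and $R/Q\cong K$. Both are prime. We compare chains from $0$ to $Q$ through $xR$ with chains through $P$.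

**Test 2: $n=1$, $\sigma=-1$.** Here $\sigma(a)=a^{-1}$. One chain is $0\subset xR\subset Q$; it is saturated, since $R/xR=K[a^{\pm1}]$. The other is $0\subset \mathfrak mR\subset Q$; its upper link is saturated, as $R/P=K[x]$. For the lower link let $0\ne P'\subseteq \mathfrak mR$ be prime. Put $t=a+a^{-1}$ and $Z=K[t,x^2]$, a central polynomial subring over which $R$ is generated by $1,a,x,ax$. A nonzero $r\in P'$ is integral over $Z$; in a monic equation for $r$ over $Z$ of minimal degree the constant term is nonzero ($R$ is a domain) and lies in $P'$. So $P'\cap Z\ne0$, and it is prime because $Z$ is central. Now $t-2=a^{-1}(a-1)^2\in\mathfrak mR$, and $Z/(t-2)=K[x^2]$ embeds in $R/P=K[x]$; thus $P\cap Z=(t-2)Z$ has height one, and $P'\cap Z=(t-2)Z$. So $P'\cap K[A]\ni t-2$. We have $x\notin P'$, so $a'x\in R(t-2)R\subseteq P'$ gives nothing new; but consider $(a-1)R$: it is an ideal, since $x(a-1)=(a^{-1}-1)x=-a^{-1}(a-1)x$, and in the same way $R(a-1)=(a-1)R$. Hence $\big((a-1)R\big)^2=(a-1)^2R=(t-2)R\subseteq P'$, so $\mathfrak mR=(a-1)R\subseteq P'$.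 Both chains have length $2$.

**Test 3: $n=2$, $\sigma(a)=a$, $\sigma(b)=ab$.** Now $a-1$ is central in $R$, and $R/(a-1)R=K[b^{\pm1},x]$ is a commutative domain. If $P'\subsetneq(a-1)R$ is prime, then $a-1\notin P'$; from $(a-1)r\in P'$ with $a-1$ central we get $r\in P'$, so $P'\subseteq\bigcap_k(a-1)^kR=0$. So
$$0\subset(a-1)R\subset\mathfrak mR\subset Q,\qquad 0\subset xR\subset xR+(a-1)R\subset Q$$
are saturated, both of length $3$. The guess survives again.

## 2. Normal elements, and matrices with no root of unity as eigenvalue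

In these tests each link $P_1\subset P_2$ of a chain was cut out by one equation: $P_2/P_1$ contained a nonzero normal element of $R/P_1$ over which $P_2/P_1$ was a minimal prime (namely $x$, $t-2$, $a-1$ or $b-1$). This suggests a proof: find such a normal element in every $P_2/P_1$, then use a dimension function that changes by exactly one across it. Here is the point where the plan stops.

**Lemma 2.** Let $\sigma\in\mathrm{GL}_n(\mathbb Z)$ have no eigenvalue that is a root of unity, and let $0\ne g\in K[A]$ satisfy $\sigma(g)=\kappa ag$ with $\kappa\in K^*$, $a\in A$. Then $g$ is a unit of $K[A]$.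

*Proof.* Write $A$ additively and let $X\subset A$ be the (finite) support of $g$. Then $\sigma(X)=X+a$, so $\sigma$ permutes the finite set $(X-X)\setminus\{0\}$. If $|X|\ge2$, this set is nonempty, so some $\sigma^k$ with $k\ge1$ fixes a nonzero vector. Then $\sigma^k$ has eigenvalue $1$ and $\sigma$ has a root of unity as an eigenvalue, a contradiction. So $|X|=1$, and $g$ is a scalar times an element of $A$. $\square$

**Remark.** For such $\sigma$, every nonzero normal element of $R=K[A][x;\sigma]$ has the form $\kappa ax^i$ with $\kappa \in K^*$, $a\in A$; *so $\mathfrak mR$ contains no nonzero normal element*, because $\kappa ax^i$ maps to $\kappa x^i\ne0$ in $R/\mathfrak mR=K[x]$. To see this, let $r=\sum a_ix^i$ be normal. For $b\in A$ write $rb=b'r$; comparing top and bottom degrees, $b'\in K[A]$. Thus $a_i\sigma^i(b)=b'a_i$, that is, $\sigma^i(b)=b'$ whenever $a_i\ne0$. If two distinct exponents occurred, a positive power of $\sigma$ would be the identity, which is excluded. So $r=a_ix^i$. From $xr\in rR$ and $rx\in Rr$ we get $\sigma(a_i)\in a_iK[A]$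 and $a_i\in\sigma(a_i)K[A]$. So $\sigma(a_i)$ is a unit times $a_i$; the units of $K[A]$ are the $\kappa a$, and Lemma 2 makes $a_i$ a unit.

So for $n=2$ and $\sigma=\begin{pmatrix}2&1\\1&1\end{pmatrix}$, with eigenvalues $(3\pm\sqrt5)/2$, the prime $\mathfrak mR$ cannot be reached from $0$ one normal equation at a time. That invites a comparison of chain lengths: $\mathfrak m$ has height $2$, but there may be nothing between $0$ and $\mathfrak mR$.

## 3. Two saturated chains of different lengths

**Theorem A.** Let $A\cong\mathbb Z^n$, $n\ge1$, and let $\sigma\in\mathrm{GL}_n(\mathbb Z)$ have no eigenvalue that is a root of unity (so $n\ge2$), e.g. $n=2$, $\sigma=\begin{pmatrix}2&1\\1&1\end{pmatrix}$. Let $G=A\rtimes\langle x\rangle$ with $xax^{-1}=\sigma(a)$, and $S=\bigcup_{i\ge0}Ax^i$. Then $S$ is a submonoid of the polycyclic group $G$, satisfies acc on right (and left) ideals, and $K[S]$ is not catenary for any field $K$.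

So the answer to the question is **no**, for every field. (For $n=1$ we would have $\sigma=\pm1$, whose eigenvalue is a root of unity; hence $n\ge2$.) The statements on $S$ were seen in Section 1. Keep $R,\mathfrak m,P,Q$ from there.

**Step 1. A long chain.** The aim is a saturated chain from $0$ to $Q$ of length $n+1$. Let $a_1,\dots,a_n$ be a basis of $A$ and $\mathfrak p_i=(a_1-1,\dots,a_i-1)\subset K[A]$. Consider
$$0\subsetneq xR\subsetneq xR+\mathfrak p_1R\subsetneq\dots\subsetneq xR+\mathfrak p_nR=Q.$$
Since $R/xR\cong K[A]$ and $K[A]/\mathfrak p_i$ is a Laurent polynomial domain, these are primes. Each $\mathfrak p_{i+1}/\mathfrak p_i$ is a nonzero principal prime of a commutative Noetherian domain, so it has height one: the chain is saturated above $xR$. Below $xR$ it is saturated by the second observation of Section 1.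

**Step 2. Contractions to $K[A]$.** The aim is to attach a height to each prime $P'\subseteq P$. As $R/P=K[x]$, we have $x\notin P'$. Put $I=P'\cap K[A]\subseteq P\cap K[A]=\mathfrak m$.

*$\sigma(I)=I$.* For $a\in I$ we have $\sigma(a)x=xa\in P'$, so $\sigma(a)\in I$ by (1). Then $I\subseteq\sigma^{-1}(I)\subseteq\sigma^{-2}(I)\subseteq\cdots$ becomes stationary, which gives equality.

*$I$ is $\sigma$-prime.* Let $\mathfrak a,\mathfrak b$ be $\sigma$-stable ideals of $K[A]$ ($\sigma(\mathfrak a)=\mathfrak a$, $\sigma(\mathfrak b)=\mathfrak b$) with $\mathfrak a\mathfrak b\subseteq I$. Then $\mathfrak aR,\mathfrak bR$ are ideals of $R$ with $(\mathfrak aR)(\mathfrak bR)=\mathfrak a\mathfrak bR\subseteq P'$, so $\mathfrak a\subseteq I$ or $\mathfrak b\subseteq I$.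

*$I$ is the intersection of one finite $\sigma$-orbit of primes.* Some power of the $\sigma$-stable ideal $\sqrt I$ lies in $I$, so $\sqrt I=I$. The finitely many minimal primes over $I$ are permuted by $\sigma$. If $J_1$ is the intersection of one orbit and $J_2$ that of the others, then $J_1J_2\subseteq I$, so $J_1\subseteq I$ or $J_2\subseteq I$. If $J_1\subseteq I$, each minimal prime of $I$ contains a member of the first orbit, so it belongs to it. If $J_2\subseteq I$, a prime of the first orbit would contain, hence equal, a prime of another orbit, which is impossible.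

The primes of the orbit have a common height $h(I)$. *If $I\subsetneq I'$ are two such ideals, then $h(I)<h(I')$*: a minimal prime $\mathfrak p'$ of $I'$ contains a minimal prime $\mathfrak p$ of $I$. If the heights were equal, then $\mathfrak p=\mathfrak p'$, the orbits would coincide, and $I=I'$.

**Step 3. If $\sigma$ has infinite order on $K[A]/I$, then $P'=IR$.** The aim is to recover $P'$ from $I$. Clearly $IR=\bigoplus_iIx^i\subseteq P'$. Suppose the inclusion is strict and take $r=\sum_{i=0}^da_ix^i\in P'\setminus IR$ of minimal degree $d$. Then $d\ge1$, since $P'\cap K[A]=I$, and $a_d\notin I$, since otherwise we could remove the term $a_dx^d\in IR$. For $b\in K[A]$,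
$$rb-br=\Big(\sum_{i\ge1}a_i(\sigma^i(b)-b)x^{i-1}\Big)x\in P'.$$
By (1) the bracket is in $P'$. Its degree is less than $d$, so it is in $IR$; hence $a_d(\sigma^d(b)-b)\in I$ for all $b$. The ideal $\mathfrak a=\{a:a(\sigma^d(b)-b)\in I\ \forall b\}$ and the ideal $\mathfrak b$ generated by all $\sigma^d(b)-b$ are $\sigma$-stable, and $\mathfrak a\mathfrak b\subseteq I$. As $a_d\in\mathfrak a\setminus I$, we get $\mathfrak b\subseteq I$, so $\sigma^d$ is trivial on $K[A]/I$, a contradiction.

**Step 4. If $\sigma$ has finite order on $K[A]/I$, then $P'=P$.** This disposes of the remaining case. Let $\sigma^k$, $k\ge1$, be trivial on $K[A]/I$. Then $a^{-1}\sigma^k(a)-1\in I$ for $a\in A$, so $K[A]/I$ is an image of $K[A/(\sigma^k-1)A]$. As $\det(\sigma^k-1)\ne0$, this is finite dimensional. So $I$ is the intersection of an orbit of maximal ideals. Since $I\subseteq\mathfrak m$, the ideal $\mathfrak m$ contains a member of the orbit, so it is one. As $\sigma(\mathfrak m)=\mathfrak m$, we get $I=\mathfrak m$ and $P'\supseteq\mathfrak mR=P$.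

**Step 5. $h(I)\ne1$.** This is the missing rung. If $h(I)=1$ then, $K[A]$ being a UFD, $I$ is an intersection of finitely many principal primes, so $I=gK[A]$ with $g$ a nonzero non-unit. From $\sigma(I)=I$ we get $\sigma(g)=\kappa ag$ with $\kappa\in K^*$, $a\in A$. By Lemma 2, $g$ is a unit, a contradiction.

**Step 6. Counting.** We bound chains $0=P_0\subsetneq\dots\subsetneq P_l=P$. Put $I_j=P_j\cap K[A]$. For $j<l$, Step 4 excludes finite order on $K[A]/I_j$, so $P_j=I_jR$ by Step 3; and $P_l=\mathfrak mR$. So $0=I_0\subsetneq I_1\subsetneq\dots\subsetneq I_l=\mathfrak m$ and, by Steps 2 and 5,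
$$2\le h(I_1)<h(I_2)<\dots<h(I_l)=n .$$
So $l\le n-1$. Since these lengths are bounded, a longest chain from $0$ to $P$ exists and is saturated. We add $P\subsetneq Q$, which is saturated since $R/P=K[x]$ and $Q/P=xK[x]$. This gives a saturated chain from $0$ to $Q$ of length at most $n$, while Step 1 gives one of length $n+1$. So $R$ is not catenary. $\blacksquare$

For $n=2$ both
$$0\subset\mathfrak mR\subset\mathfrak mR+xR\qquad\text{and}\qquad 0\subset xR\subset xR+(a_1-1)R\subset\mathfrak mR+xR$$
are saturated.

## 4. Nilpotent-by-finite groups as the exact boundary; all other groups fail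

**Theorem B.** Let $G$ be polycyclic-by-finite and $K$ a field.

(a) If $G$ is nilpotent-by-finite, then $K[S]$ is catenary for every submonoid $S\subseteq G$ with acc on right ideals.

(b) If $G$ is not nilpotent-by-finite, there is a submonoid $S\subseteq G$ with acc on right and left ideals such that $K[S]$ is not catenary.

**Corollary.** For $\sigma\in\mathrm{GL}_n(\mathbb Z)$, $K[\mathbb Z^n][x;\sigma]$ is catenary if and only if all eigenvalues of $\sigma$ are roots of unity.

We prove (b) now, by finding a ring of Theorem A as a factor ring. By Mal'cev's theorem $G$ has a normal subgroup $G_0$ of finite index with $M:=G_0'$ nilpotent. As $M$ acts trivially on $M^{ab}=M/M'$, the group $G_0$ acts on $M^{ab}$ through the abelian group $G_0/M$.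

**Step 1. Some $g\in G_0$ has an eigenvalue on $M^{ab}\otimes\mathbb Q$ that is not a root of unity.** This supplies the matrix. Suppose not. Let $g_1,\dots,g_k$ generate $G_0$ modulo $M$, and choose $m\ge1$ with all $g_i^m$ unipotent on $M^{ab}\otimes\mathbb Q$. They commute there, so the subgroup $G_1=\langle M,g_1^m,\dots,g_k^m\rangle$, of finite index in $G_0$, acts unipotently on $M^{ab}\otimes\mathbb Q$. Hence it acts unipotently on $\gamma_i(M)/\gamma_{i+1}(M)\otimes\mathbb Q$, an equivariant image of $(M^{ab})^{\otimes i}\otimes\mathbb Q$. Let $G_2$ be the subgroup of $G_1$ acting trivially on the (finite) torsion subgroups of all $\gamma_i(M)/\gamma_{i+1}(M)$. It has finite index and contains $M$. Each $\gamma_i(M)/\gamma_{i+1}(M)$ has a torsion part with trivial $G_2$-action, and modulo torsion it is a lattice in a unipotent representation; intersecting the lattice with a flag that has trivial factors gives a series with trivial action on the factors. So $M$ has a finite $G_2$-invariant series with trivial action on the factors, and $G_2/M$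 is abelian. Therefore $G_2$ is nilpotent. Being of finite index in $G$, it contains a normal subgroup of $G$ of finite index (its core), and $G$ is nilpotent-by-finite, a contradiction.

**Step 2. The monoid and the factor ring.** If $g^k\in M$ with $k\ne0$, then $g^k$ acts trivially on $M^{ab}$, and its eigenvalues would be roots of unity. So $\langle g\rangle\cap M=1$ and $g$ has infinite order. Put $S=\bigcup_{i\ge0}Mg^i$. Then $K[S]=K[M][x;\sigma]$ with $x=g$ and $\sigma$ conjugation by $g$. It is Noetherian by P. Hall's theorem and the Hilbert basis theorem, so $S$ has acc on right and left ideals. Let $p\in\mathbb Q[t]$ be the minimal polynomial of the eigenvalue from Step 1. It is irreducible, and none of its roots is a root of unity. Let $t$ act on $V=M^{ab}\otimes\mathbb Q$ as $g$. As $p$ divides the characteristic polynomial, $V/p(t)V\ne0$, so $V$ has a simple quotient $\mathbb Q[t]/(p)$. The image $A$ of $M$ in it is f.g. and spans it, so $A\cong\mathbb Z^n$ is a $g$-stable lattice, and $g$ acts by some $\bar\sigma$ with no root of unity as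 eigenvalue. $K[S]$ maps onto $K[A][x;\bar\sigma]$, which is not catenary by Theorem A. So $K[S]$ is not catenary. $\blacksquare$

## 5. Monoids with acc inside nilpotent-by-finite groups

The rest of the lecture proves (a). The plan is to attach to each prime $P$ of $R=K[S]$ an integer $j(R/P)$ that rises by exactly one whenever $P\subsetneq Q$ has no prime strictly between. Catenarity follows at once. The integer will be a homological grade over an auxiliary ring $B$ (Sections 6 to 8). That it rises by exactly one follows if $Q/P$ is minimal over something generated by one normal element, and that may be an element normal not in $R/P$ but in a slightly larger ring (Section 9). Such an element is built in Sections 10 and 11. Section 2 shows that nilpotency has to be used; it enters in Lemma 3 and in Lemma 7.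

Let $S$ be a submonoid, with acc on right ideals, of a nilpotent-by-finite polycyclic-by-finite group. We collect elementary facts.

**(F1)** *For $s,t\in S$ there is $k\ge1$ with $t^{-1}s^kt\in S$.* The right ideals $\bigcup_{i\le m}s^itS$ ascend with $m$, so some $s^mt\in s^itS$ with $i<m$. Cancelling $s^i$ gives $s^{m-i}t\in tS$.

In particular $sS\cap tS\ne\emptyset$. If $ta=ub$ then $t^{-1}u=ab^{-1}$, so $(st^{-1})(uv^{-1})=(sa)(vb)^{-1}$ and $SS^{-1}$ is a group. **From now on $G=SS^{-1}$.** If $k$ works in (F1), so does every multiple of $k$.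

**(F2)** *For a subgroup $L\le G$, $S\cap L$ has acc on right ideals.* If $I$ is a right ideal of $S\cap L$, then $IS\cap L=I$: from $i\in I$, $is\in L$ we get $s\in S\cap L$, so $is\in I$. So $I\mapsto IS$ is injective and preserves inclusion.

**(F3)** *If $L\lhd G$ has finite index $m$, then every coset of $L$ meets $S$, and $L=(S\cap L)(S\cap L)^{-1}$.* If $g=st^{-1}$, then $st^{m-1}=gt^m\in S\cap gL$, as $t^m\in L$. For $g\in L$, $g=(gt^m)(t^m)^{-1}$.

Further, acc on right ideals passes to homomorphic images of monoids, by taking preimages.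

**Example.** In the Heisenberg group $\langle x,y,z\mid z=[x,y]\text{ central}\rangle$ let $S=\{x^iy^jz^k:i,j\ge0,\ k\in\mathbb Z\}$. From $xy=yxz$ we get $K[S]=K[z^{\pm1}][y][x;\sigma]$ with $\sigma(y)=zy$, which is Noetherian. Here the derived group $\langle z\rangle$ consists of units of $S$. The next lemma says that this is forced, up to finite index.

**Lemma 3.** Let $H$ be f.g. nilpotent, $S\subseteq H$ a submonoid with acc on right ideals, $H=SS^{-1}$. Then $U(S)\cap\gamma_2(H)$ has finite index in $\gamma_2(H)$.

*Proof.* **Step 1. A limit argument.** The aim is to get powers of a central element into $S$. Claim: *let $a\in S$ and let $z\in H$ be central such that for every $n\ge1$ there is $k\ge1$ with*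
$$a^kz^{kn}\in S.\tag{2}$$
*Then $z^N\in S$ for some $N\ge1$.* The group $L=\langle a,z\rangle$ is abelian, and $S\cap L$ is f.g. by (F2) and Lemma 1. So the cone generated by $S\cap L$ in $L\otimes\mathbb R$ is generated by finitely many rational vectors; such a cone is closed. Writing $L\otimes\mathbb R$ additively, (2) divided by $kn$ shows that the cone contains $\frac1na+z$ for all $n\geq 1$. Letting $n\to\infty$, it contains $z$. As $z$ and the generators are rational, $z$ is a nonnegative rational combination of generators (Carathéodory). Clearing denominators, $z^N\tau\in S$ with $N\ge1$ and $\tau\in L$ torsion. Take a power that kills $\tau$.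

**Step 2. The last term of the lower central series.** We induct on the class $c$; $c\le1$ is trivial. We show that certain commutators generating $\gamma_c(H)$ have positive powers in $U(S)$. It suffices that positive powers of $z$ and of $z^{-1}$ lie in $S$: if $z^N,z^{-N'}\in S$ with $N,N'\ge1$, then $z^{NN'}\in U(S)$.

If $c=2$, let $x,y\in S$ and $z=[x,y]$, which is central. From $y^{-1}xy=xz$ and $x^{-1}yx=yz^{-1}$ we get $y^{-n}x^ky^n=x^kz^{kn}$ and $x^{-n}y^kx^n=y^kz^{-kn}$. For each $n$, (F1) (with $t=y^n$, resp. $t=x^n$) gives $k\ge1$ such that these elements are in $S$. By Step 1 (with $a=x$ and $z$, resp. $a=y$ and $z^{-1}$) positive powers of $z$ and $z^{-1}$ lie in $S$.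

If $c\ge3$, let $x\in\gamma_{c-1}(H)\subseteq\gamma_2(H)$, $y\in S$ and $z=[x,y]\in\gamma_c(H)$. By induction, applied to the image of $S$ in $H/\gamma_c(H)$, there are $m\ge1$ and $\zeta,\zeta'\in\gamma_c(H)$ with $x_+=x^m\zeta\in S$ and $x_-=x^{-m}\zeta'\in S$. Since $\zeta,\zeta',z$ are central, $y^{-n}x_\pm^ky^n=x_\pm^kz^{\pm kmn}$. By (F1) and Step 1 for the central elements $z^{\pm m}$, positive powers of $z$ and $z^{-1}$ lie in $S$.

**Step 3. Finite index of $\Delta:=U(S)\cap\gamma_c(H)$ in $\gamma_c(H)$.** The commutator map $\gamma_{c-1}(H)\times H\to\gamma_c(H)$ is bilinear and $S$ generates $H$, so the f.g. abelian group $\gamma_c(H)$ is generated by finitely many of the elements $z$ of Step 2. Each has a positive power in $\Delta$, so $\Delta$ has finite index, say $q$. For $c=2$ we are done.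

**Step 4. The rest of $\gamma_2(H)$, $c\ge3$.** For $x\in\gamma_2(H)$ induction gives $x^m\zeta\in S$ with $m\ge1$, $\zeta\in\gamma_c(H)$. Then $x^{mq}\zeta^q\in S$ and $\zeta^q\in\Delta\subseteq U(S)$, so $x^{mq}\in S$. The same for $x^{-1}$ yields a positive power of $x$ in $U(S)$. A subgroup of a f.g. nilpotent group that contains a positive power of every element has finite index; apply this to $U(S)\cap\gamma_2(H)\le\gamma_2(H)$. $\square$

**Lemma 4.** There are $N\le H$, both normal in $G$, and a submonoid $E$ with:

(i) $[G:H]<\infty$, $H$ is torsion-free nilpotent, $H'\le N\le U(S)$;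

(ii) $N\subseteq E\subseteq S\cap H$, $gEg^{-1}=E$ for $g\in G$, and $D:=E/N$ is generated by a finite set $\{d_1,\dots,d_k\}$ of distinct elements permuted by $G$ under conjugation;

(iii) every element of $S$ has a positive power in $E$, and $S=\bigcup_{i\le p}c_iE=\bigcup_{i\le p}Ec_i$ for some $c_i\in S$.

*Proof.* **Step 1. $N$ and $H$.** We want an abelian factor $H/N$ with $N$ made of units. Let $H_0\lhd G$ be torsion-free nilpotent of finite index (a f.g. nilpotent group has a torsion-free subgroup of finite index; take a core). By (F2), (F3) and Lemma 3 for $S\cap H_0$, a subgroup of finite index in $\gamma_2(H_0)$ lies in $U(S)$. So there is $q\ge1$ with $x^q\in U(S)$ for all $x\in\gamma_2(H_0)$. Let $N=\langle x^q:x\in\gamma_2(H_0)\rangle\subseteq U(S)$, a characteristic subgroup of $H_0$. The f.g. nilpotent group $\gamma_2(H_0)/N$ has finite exponent, so it is finite. So $H_0/N$ is f.g. with finite derived group; each generator has finitely many conjugates, and the intersection of the centralizers of the generators, which is the center,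 has finite index. Let $H/N$ be this center. Then $H$ is characteristic in $H_0$, and $H'\le N$. This is (i).

**Step 2. $E$.** We make the monoid invariant under $G$. As $N\le U(S)$, $S\cap H$ is a union of $N$-cosets. By (F2) and Lemma 1 the monoid $\bar M=(S\cap H)/N\subseteq H/N$ is generated by some $m_1,\dots,m_r$. Conjugation by $g$ on the abelian group $H/N$ depends only on the coset of $g$ modulo $H$, and every coset contains an element $t^{-1}$ with $t\in S$ (take $t\in S$ in the inverse coset, (F3)). So by (F1), used for finitely many cosets and finitely many $m_i$ with a common multiple of the exponents, there is $k_0\ge1$ with $gm_i^{k_0}g^{-1}\in\bar M$ for all $i$ and $g\in G$. These elements form a finite $G$-invariant set $\{d_1,\dots,d_k\}$. Let $D$ be the monoid they generate and $E\subseteq S\cap H$ its preimage. This gives (ii).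

**Step 3. Finiteness of $S$ over $E$.** $\bar M$ is the union of the finitely many $\prod m_i^{a_i}D$ with $0\le a_i<k_0$, so $S\cap H$ is a finite union of sets $nE$. Every element of $S$ has a positive power in $S\cap H$, and the $k_0$-th power of an element of $\bar M$ lies in $D$; so every element of $S$ has a positive power in $E$. Now let $X\subseteq S\cap gH$ with $X(S\cap H)\subseteq X$. Then $XS\cap gH=X$: if $x\in X$ and $xs\in gH$, then $s\in H$. So acc for $S$ implies acc for such $X$, and $S\cap gH$ is a finite union of sets $t(S\cap H)$ with $t\in S$. There are finitely many cosets $gH$, so $S=\bigcup c_iE$ is a finite union. Since $c_iEc_i^{-1}=E$, also $c_iE=Ec_i$. $\square$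

## 6. An iterated skew polynomial ring that maps onto $K[E]$

Let $C=K[E]$ and $R=K[S]=\sum c_iC=\sum Cc_i$, and fix $e_i\in E$ over $d_i$. Homological algebra over $C$ itself may be bad: for $E=\langle t^2,t^3\rangle\subset\langle t\rangle\cong\mathbb Z$ the ring $K[t^2,t^3]$ has infinite global dimension. The remedy is to free the relations among the $d_i$; in this example $K[y_1,y_2]\to K[t^2,t^3]$.

Let $G$ permute the basis $v_1,\dots,v_k$ of $\mathbb Z^k$ as it permutes the $d_i$, let $\pi:\mathbb Z^k\to H/N$, $v_i\mapsto d_i$, and put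
$$T=\{(h,v)\in H\times\mathbb N^k:\ hN=\pi(v)\},\qquad B=K[T].$$
The projection $(h,v)\mapsto h$ maps $T$ onto $E$, so $B\to C$ is onto. For $g\in G$ the map $(h,v)\mapsto(ghg^{-1},gv)$ is an automorphism of $T$, since $\pi(gv)=g\pi(v)g^{-1}$; it lifts conjugation by $g$ on $E$.

Put $y_i=(e_i,v_i)$ and identify $N$ with $N\times0$. Each element of $T$ is uniquely $ny_1^{a_1}\cdots y_k^{a_k}$ with $n\in N$, $a_i\in\mathbb N$. Let $T_{j}$ be the monoid generated by $N,y_1,\dots,y_j$. For $(h,v)\in T_{j-1}$ we have $e_jhe_j^{-1}\in hN$, as $H/N$ is abelian, so conjugation by $y_j$ (in $H\times\mathbb Z^k$) maps $T_{j-1}$ onto itself. Hence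
$$B=K[N][y_1;\sigma_1]\cdots[y_k;\sigma_k]\tag{3}$$
with automorphisms $\sigma_i$. As $N$ is f.g. torsion-free nilpotent, it has a series with infinite cyclic factors, so $K[N]$ is an iterated skew Laurent extension of $K$ with $h(N)$ steps ($h(N)$ is the Hirsch length).

**Definition.** A Noetherian ring $B$ of finite global dimension is *Auslander regular* if for every f.g. left or right module $M$, every $i$, and every submodule $L\subseteq\mathrm{Ext}^i_B(M,B)$, we have $\mathrm{Ext}^q_B(L,B)=0$ for all $q<i$.

For $B=K[y]$ the condition says that $\mathrm{Ext}^1_B(M,B)$, which is a torsion module, has no submodule with a nonzero map to $B$. Fields are Auslander regular. If $A'$ is Auslander regular and $\sigma$ is an automorphism, then so is $A'[x;\sigma]$ (Ekström, *The Auslander condition on graded and filtered noetherian rings*, LNM 1404 (1989)). The property also passes to Ore localizations, such as from $A'[x;\sigma]$ to $A'[x^{\pm1};\sigma]$: f.g. modules over the localization are localizations of f.g. modules, Ext of f.g. modules commutes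 with localization, and submodules of $\mathrm{Ext}^i(M,B)_{\mathcal S}$ are localizations of submodules of $\mathrm{Ext}^i(M,B)$. By (3), *$B$ is Noetherian and Auslander regular*.

Consequently $C$ and $R$ are Noetherian ($R$ is f.g. over $C$ on both sides). We regard modules over $C$, $R$ and factor rings of $R$ as $B$-modules; $R$ is f.g. over $B$ on both sides.

## 7. Grades over an Auslander regular ring

**Definition.** For a f.g. left or right $B$-module $M\ne0$, the *grade* is $j(M)=\min\{i:\mathrm{Ext}^i_B(M,B)\ne0\}$; $j(0)=\infty$.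

For example, over $K[x,y]$ we have $j(K[x,y])=0$, $j(K[x,y]/(f))=1$ for $f\neq 0$ a non-unit, and $j(K)=2$: the grade behaves like a codimension.

**The grade filtration.** We want to compare $M$ with its double duals. Take a finite resolution $P_\bullet\to M$ by f.g. projectives. The complex $P_\bullet^*=\mathrm{Hom}(P_\bullet,B)$ has cohomology $\mathrm{Ext}^q(M,B)$, and its dual is $P_\bullet$ again. The hyper-Ext spectral sequence for $\mathrm{Hom}(-,B)$ applied to $P^*_\bullet$ is
$$E_2^{p,-q}=\mathrm{Ext}^p(\mathrm{Ext}^q(M,B),B)\ \Longrightarrow\ M\quad(\text{concentrated in degree }p-q=0).$$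
By the Auslander condition $E_2^{p,-q}=0$ for $p<q$. Differentials raise $p-q$ by one, so those which arrive at the diagonal start at terms with $p-q=-1$, which vanish. So $E_\infty^{p,-p}\subseteq E_2^{p,-p}$, and $M$ has a natural finite filtration $M=F^0\supseteq F^1\supseteq\cdots$ with
$$F^p/F^{p+1}\hookrightarrow\mathrm{Ext}^p(\mathrm{Ext}^p(M,B),B).\tag{4}$$
Every submodule of the right side has grade at least $p$. If $j(M)=n$, the right side is zero for $p<n$, so $M=F^n$. In particular, for $M\ne0$ some $\mathrm{Ext}^p(M,B)$ is nonzero, so $j(M)<\infty$.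

**(G1)** *If $0\to M'\to M\to M''\to0$ is exact, then $j(M)=\min(j(M'),j(M''))$.* The long exact sequence gives "$\ge$". Let $j(M)=n<\infty$. The module $M'$ is filtered by the $M'\cap F^p$, whose factors embed in $F^p/F^{p+1}$; these factors vanish for $p<n$, and for $p\ge n$ have grade $\ge p\ge n$. By "$\ge$", $j(M')\ge n$. In $\mathrm{Ext}^{i-1}(M',B)\to\mathrm{Ext}^i(M'',B)\to\mathrm{Ext}^i(M,B)$ the outer terms vanish for $i<n$, so $j(M'')\ge n$. So $\min\ge n$.

So submodules, images, finite direct sums, and finite sums of images of $M$ have grade at least $j(M)$.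

**(G2)** *Let $j(M)=n$. The natural map $M=F^n\to M^{\vee\vee}:=\mathrm{Ext}^n(\mathrm{Ext}^n(M,B),B)$ from (4) has kernel $F^{n+1}$, of grade $\ge n+1$; and $j(\mathrm{Ext}^n(M,B))=n$.* The factors of $F^{n+1}$ have grade $\ge n+1$ by (4). The Auslander condition gives $j(\mathrm{Ext}^n(M,B))\ge n$. If the inequality were strict, then $M^{\vee\vee}=0$ and $M=F^{n+1}$ would have grade $\ge n+1$.

**(G3)** *There is no infinite chain $M=M_0\supset M_1\supset\cdots$ of f.g. modules with $j(M)=j(M_i/M_{i+1})=n$ for all $i$.* Put $L_i=M_i/M_{i+1}$ and $E_i=\mathrm{Ext}^n(M_i,B)$. By (G1), $j(M_i)\ge n$ (a submodule of $M$) and $j(M_i)\le n$ (it has the image $L_i$). So there are exact sequences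
$$0\to\mathrm{Ext}^n(L_i,B)\to E_i\to E_{i+1}\to\mathrm{Ext}^{n+1}(L_i,B).$$
The cokernel of $E_i\to E_{i+1}$ has grade $\ge n+1$. By induction and (G1) so has the cokernel of $E_0\to E_i$, because $\mathrm{coker}(E_0\to E_{i+1})$ is an extension of $\mathrm{coker}(E_i\to E_{i+1})$ by an image of $\mathrm{coker}(E_0\to E_i)$. By (G2), $\ker(E_i\to E_{i+1})=\mathrm{Ext}^n(L_i,B)$ has grade $n$. So it cannot embed in $\mathrm{coker}(E_0\to E_i)$, and it meets $\mathrm{im}(E_0\to E_i)$ nontrivially. So $\ker(E_0\to E_i)\subsetneq\ker(E_0\to E_{i+1})$ for all $i$, which contradicts noetherianity of $E_0$.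

**(G4)** *Let $V$ be a module all of whose nonzero f.g. submodules have grade $n$, and let $0\ne M\subseteq V$ be f.g. Every chain of f.g. modules $M\subseteq L_1\subseteq L_2\subseteq\dots\subseteq V$ with $j(L_i/M)\ge n+2$ for all $i$ stabilizes.* As $\mathrm{Ext}^n(L_i/M,B)=\mathrm{Ext}^{n+1}(L_i/M,B)=0$, restriction $\mathrm{Ext}^n(L_i,B)\to\mathrm{Ext}^n(M,B)$ is an isomorphism, so the inclusion induces an isomorphism $M^{\vee\vee}\cong L_i^{\vee\vee}$. The map $L_i\to L_i^{\vee\vee}$ is injective: by (G2) its kernel has grade $\ge n+1$, and as a submodule of $V$ it is then zero. So we get embeddings $L_i\hookrightarrow M^{\vee\vee}$, compatible in $i$ by naturality, and $\bigcup L_i$ embeds in a Noetherian module.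

## 8. Left and right grades of a bimodule agree

**Lemma 5.** If $W$ is a $B$-bimodule on which $K$ acts centrally and which is f.g. on both sides, then $j({}_BW)=j(W_B)$.

*Proof.* **Step 1. One skew extension raises the degree of Ext by one.** Claim: *let $B_1$ be Noetherian, $B_2=B_1[x;\sigma]$ or $B_1[x^{\pm1};\sigma]$ with $\sigma$ an automorphism, and let $M$ be a right $B_2$-module that is f.g. over $B_1$. Then $\mathrm{Ext}^{q+1}_{B_2}(M,B_2)\cong\mathrm{Ext}^q_{B_1}(M,B_1)$ as abelian groups for all $q\ge-1$, where $\mathrm{Ext}^{-1}=0$.*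

Let $M^\tau$ be $M$ with the $B_1$-action $m*b=m\sigma(b)$. There is an exact sequence of right $B_2$-modules
$$0\to M^\tau\otimes_{B_1}B_2\xrightarrow{\ \kappa\ }M\otimes_{B_1}B_2\to M\to0,\qquad\kappa(m\otimes1)=m\otimes x-mx\otimes1.\tag{5}$$
Indeed $\kappa$ is well defined: $\kappa(m\otimes1)b=m\otimes\sigma(b)x-mxb\otimes1=m\sigma(b)\otimes x-m\sigma(b)x\otimes1$, which is the value required for $m*b$. Since $B_2=\bigoplus_iB_1x^i$, both tensor products are graded by powers of $x$, and $\kappa(m\otimes x^i)=m\otimes x^{i+1}-mx\otimes x^i$; by top degrees $\kappa$ is injective. Modulo $\mathrm{im}\,\kappa$ we have $m\otimes x^{i+1}\equiv mx\otimes x^i$, and in the Laurent case also $m\otimes x^i\equiv mx^{-1}\otimes x^{i+1}$. So every element is congruent to some $m\otimes1$, which maps to $m$; this gives exactness.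

As a right $B_1$-module, $B_2=\bigoplus_ix^iB_1$. As $B_2$ is free as a left $B_1$-module and $M$ is f.g. over the Noetherian ring $B_1$,
$$\mathrm{Ext}^q_{B_2}(M\otimes B_2,B_2)=\mathrm{Ext}^q_{B_1}(M,B_2)=\bigoplus_ix^i\mathcal E,\qquad\mathcal E=\mathrm{Ext}^q_{B_1}(M,B_1),$$
and likewise with $\mathcal E_\tau=\mathrm{Ext}^q_{B_1}(M^\tau,B_1)$ for $M^\tau$. To compute $\kappa^*$, take a resolution $P_\bullet\to M$ by f.g. projective $B_1$-modules, and lift the $B_1$-linear map $\mu:M^\tau\to M$, $m\mapsto mx$, to a chain map $\tilde\mu:P_\bullet^\tau\to P_\bullet$ (twisting is exact and preserves projectives). Then $p\otimes1\mapsto p\otimes x-\tilde\mu(p)\otimes1$ lifts $\kappa$. For $\varphi\in\mathrm{Hom}_{B_1}(P_q,B_2)$ it gives $p\mapsto\varphi(p)x-\varphi(\tilde\mu(p))$. If $\varphi=x^i\epsilon$ with $\epsilon:P_q\to B_1$, then $\varphi(p)x=x^{i+1}\sigma^{-1}(\epsilon(p))$. So in cohomology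
$$\kappa^*\Big(\sum x^i\epsilon_i\Big)=\sum x^{i+1}\alpha(\epsilon_i)-\sum x^i\beta(\epsilon_i),$$
where $\alpha:\mathcal E\to\mathcal E_\tau$, composition with $\sigma^{-1}$, is bijective, and $\beta:\mathcal E\to\mathcal E_\tau$ is induced by $\mu$; in the Laurent case $\mu$, hence $\beta$, is bijective.

Looking at top degrees, $\kappa^*$ is injective. Modulo its image, $x^{i+1}\epsilon'\equiv x^i\beta(\alpha^{-1}\epsilon')$, and in the Laurent case $x^i\epsilon'\equiv x^{i+1}\alpha(\beta^{-1}\epsilon')$; so every element is congruent to one in $x^0\mathcal E_\tau$. Finally $x^0\mathcal E_\tau\cap\mathrm{im}\,\kappa^*=0$. Let $\kappa^*(\sum_{i=b}^dx^i\epsilon_i)\in x^0\mathcal E_\tau$ with $\epsilon_b,\epsilon_d\ne0$. The component in degree $d+1$ is $\alpha(\epsilon_d)\ne0$, so $d=-1$; this is impossible in the polynomial case. In the Laurent case the component in degree $b$ is $-\beta(\epsilon_b)\ne0$, so $b=0>d$, impossible. So $\mathrm{coker}\,\kappa^*\cong\mathcal E_\tau\cong\mathcal E$. The long exact sequence of (5), with all $\kappa^*$ injective,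 gives $\mathrm{Ext}^{q+1}_{B_2}(M,B_2)\cong\mathrm{coker}(\kappa^*\text{ in degree }q)\cong\mathrm{Ext}^q_{B_1}(M,B_1)$ for $q\ge0$, and $\mathrm{Hom}_{B_2}(M,B_2)=0$ for $q=-1$.

**Step 2. Going up to the enveloping ring from both sides.** Let $W\ne0$. View $W$ as a right module over $B^{op}\otimes_KB$ by $w(b'\otimes b)=b'wb$. Since $(A'[x;\sigma])^{op}=A'^{op}[x;\sigma^{-1}]$, and similarly for Laurent extensions, (3) shows that $B^{op}\otimes_KB$ arises from $1\otimes B$ by $d=h(N)+k$ successive skew polynomial or skew Laurent extensions of automorphism type. All rings on the way are Noetherian, and $W$ is f.g. over each. By Step 1 the least degree with nonzero Ext over $B^{op}\otimes B$ is $d+j(W_B)$. Starting instead from $B^{op}\otimes1$, over which $W$ is the left $B$-module ${}_BW$, we find $d+j({}_BW)$. So the two are equal. $\square$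

## 9. Grades of prime factors, and a jump of exactly one

**(R1)** *If $V$ is a right $R$-module and $M\subseteq V$ a f.g. $C$-submodule, then $j(MR)\ge j(M)$.* We have $MR=\sum Mc_i$, and $m\mapsto mc_i$ maps $M$, twisted by the automorphism $c\mapsto c_icc_i^{-1}$ of $C$, linearly onto $Mc_i$: $\big(m\cdot c_icc_i^{-1}\big)c_i=mc_i\cdot c$. This automorphism lifts to an automorphism of $B$ (Section 6), and twisting by an automorphism of $B$ does not change grades. Apply (G1).

Let $P$ be a prime of $R$. From now on $A$ denotes $R/P$ (the letter is free again), $n=j(A_B)$, and $\mathcal Q(A)$ is the Goldie quotient ring, a simple artinian ring. We use from Goldie's theorem that nonzero ideals of $A$ contain regular elements and that elements of $\mathcal Q(A)$ have common denominators on either side.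

**(R2)** *Every nonzero f.g. right $B$-submodule of $\mathcal Q(A)$ has grade $n$.* First let $I\ne0$ be a right ideal of $A$. The ideal $AI$ contains a regular element $c=\sum a_iy_i$ with $y_i\in I$. So $A\cong cA\subseteq\sum a_iI$, a sum of images of $I$, and $n=j(cA)\ge j(\sum a_iI)\ge j(I)\ge j(A)=n$. Next let $0\ne M\subseteq A$ be a f.g. $B$-submodule. Then $MR$ is a right ideal of $A$, so $n=j(MR)\ge j(M)\ge n$ by (R1). In general, a common left denominator $a$ of generators gives $M\cong aM\subseteq A$.

**(R3)** *If $c\in A$ is regular, then $j(A/cA)\ge n+1$. Hence $P\subsetneq Q$ implies $j(R/Q)>j(R/P)$.* If $j(A/cA)=n$, the chain $A\supset cA\supset c^2A\supset\cdots$, with factors $\cong A/cA$, contradicts (G3). For $Q\supsetneq P$ choose a regular $c\in Q/P$; $R/Q$ is an image of $A/cA$.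

**(R4)** *Let $T_0\ne0$ be a factor ring of $R$ all of whose nonzero right ideals have grade $p$. Then $j(T_0/Q)=p$ for every minimal prime $Q$ of $T_0$.* In the Noetherian ring $T_0$ some product of minimal primes is $0$. Grouping the factors different from $Q$, and putting $T_0$ where there are none, we get ideals $Y_i\not\subseteq Q$ with $Y_0QY_1Q\cdots QY_l=0$. Among all such expressions take one with $l$ minimal. Then $l\ge1$, since $Y_0=0$ would lie in $Q$. Let $Z=Y_0Q\cdots QY_{l-1}$. Then $ZQY_l=0$, and $ZY_l\ne0$ by minimality of $l$, because $Y_{l-1}Y_l\not\subseteq Q$. Let $W=Y_l/QY_l$ and write $Z=\sum z_iT_0$, a finite sum. Then $ZY_l=\sum z_iY_l$, and each $z_iY_l$ is an image of $W_B$, as $z_iQY_l=0$. Since $QW=0$, ${}_BW$ is an image of a power of ${}_B(T_0/Q)$. With Lemma 5 used twice,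
$$p=j(ZY_l)\ge j(W_B)=j({}_BW)\ge j({}_B(T_0/Q))=j((T_0/Q)_B)\ge j(T_0)=p.$$

The next proposition is the place where the grade jumps by exactly one.

**Proposition 6.** Let $A\subseteq A^*\subseteq\mathcal Q(A)$ be a ring, f.g. as a left and as a right $A$-module, and let $u\in A^*$ be a unit of $\mathcal Q(A)$ with $uA^*=A^*u=:\mathfrak a\subseteq A$. Then $j(A/Q)=n+1$ for every prime $Q$ of $A$ minimal over $\mathfrak a$.

*Proof.* As $\mathfrak a\ne0$, (R3) gives $j(A/Q)\ge n+1$. Suppose $j(A/Q)\ge n+2$. Call a f.g. module *small* if its grade is $\ge n+2$; by (G1) submodules, images and finite sums of small modules are small. Note that $\mathfrak a$ is an ideal of $A^*$ and of $A$, and that $A^*$ is Noetherian.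

**Step 1. The largest small part.** We collect everything small in $A^*/\mathfrak a$. Let $X^*/\mathfrak a$ be the largest small right $A$-submodule of $A^*/\mathfrak a$. For $b\in A^*$, $(bX^*+\mathfrak a)/\mathfrak a$ is an image of $X^*/\mathfrak a$, so $bX^*\subseteq X^*$. Write $A^*=\sum Aa_i$, a finite sum. Then $X^*A^*=\sum X^*a_i$ and, as a left $A$-module, $X^*A^*/\mathfrak a$ is an image of a power of $X^*/\mathfrak a$ (right multiplication by $a_i$ maps $\mathfrak a$ into $\mathfrak a$). By Lemma 5, $X^*/\mathfrak a$ has left grade $\ge n+2$, so $X^*A^*/\mathfrak a$ has left grade $\ge n+2$, and by Lemma 5 again it is small on the right. So $X^*A^*\subseteq X^*$: $X^*$ is an ideal of $A^*$.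

**Step 2. $uX^*u^{-1}=X^*$.** This lets us form powers of $u^{-1}X^*$. We have $uA^*u^{-1}=A^*$ and $u\mathfrak au^{-1}=\mathfrak a$, so $uX^*u^{-1}\supseteq\mathfrak a$ is an ideal of $A^*$, and $uX^*$, $u\mathfrak a$ are $A^*$-bimodules. Right multiplication by $u$ maps $\mathfrak a$ onto $\mathfrak au=u\mathfrak a$, and gives an isomorphism of left modules $uX^*u^{-1}/\mathfrak a\cong uX^*/u\mathfrak a$. Left multiplication by $u^{-1}$ gives an isomorphism of right modules $uX^*/u\mathfrak a\cong X^*/\mathfrak a$. With Lemma 5,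
$$j_{\mathrm{left}}(uX^*u^{-1}/\mathfrak a)=j_{\mathrm{left}}(uX^*/u\mathfrak a)=j_{\mathrm{right}}(uX^*/u\mathfrak a)=j_{\mathrm{right}}(X^*/\mathfrak a)\ge n+2,$$
and again by Lemma 5, $uX^*u^{-1}/\mathfrak a$ is small on the right. So $uX^*u^{-1}\subseteq X^*$. The ascending chain $X^*\subseteq u^{-1}X^*u\subseteq u^{-2}X^*u^2\subseteq\cdots$ of ideals of $A^*$ stabilizes, which gives equality.

**Step 3. $X:=X^*\cap A\not\subseteq Q$.** Here (R4) is used. By (R2), $A^*$ has grade $n$; the chain $A^*\supseteq uA^*\supseteq u^2A^*\supseteq\cdots$ and (G3) give $j(A^*/uA^*)\ge n+1$. By maximality of $X^*$, $A^*/X^*$ has no nonzero small right $A$-submodule. So every nonzero right $A$-submodule of $A^*/X^*$ has grade exactly $n+1$, in particular every nonzero right ideal of $A/X\hookrightarrow A^*/X^*$. If $X\subseteq Q$, then $\mathfrak a\subseteq X\subseteq Q$ and $Q$ is minimal over $X$; so (R4) with $T_0=A/X$ gives $j(A/Q)=n+1$, a contradiction.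

**Step 4. A power of $X$ lies in $\mathfrak a$.** This will contradict Step 3. Let $L_m=(u^{-1}X^*)^m=u^{-m}(X^*)^m$ (Step 2) and $L_0=A^*$. Since $u^{-1}X^*\supseteq u^{-1}\mathfrak a=A^*$, the $L_m$ ascend. Write $L_{m-1}=\sum q_iA^*$, a finite sum. Then $L_m=\sum q_iA^*u^{-1}X^*=\sum q_iu^{-1}X^*$, so $L_m/L_{m-1}$ is a sum of images of $u^{-1}X^*/A^*\cong X^*/\mathfrak a$. So all $L_m/A^*$ are small. By (R2) and (G4), with $V=\mathcal Q(A)$ and $M=A^*$, there is $m$ with $L_{m+1}=L_m\subseteq u^{-m}A^*$. Thus $(X^*)^{m+1}\subseteq uA^*=\mathfrak a$, so $X^{m+1}\subseteq Q$ and $X\subseteq Q$, a contradiction. $\square$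

## 10. Central elements in ideals of nilpotent group algebras

For hypercentral groups the following is in Roseblade–Smith 1976; we give a proof for f.g. nilpotent groups. We write $x^g=g^{-1}xg$.

**Lemma 7.** Let $F$ be f.g. nilpotent and $J\subsetneq I$ ideals of $K[F]$. Then $I/J$ contains a nonzero central element of $K[F]/J$.

*Proof.* Take $1=F_0\le F_1\le\dots\le F_h=F$ with $F_i=\langle F_{i-1},z_i\rangle$ and $[F_i,F]\subseteq F_{i-1}$. We claim: *for $F$-stable ideals $J\subsetneq I$ of $K[F_i]$ there is $x\in I\setminus J$ with $x^g-x\in J$ for all $g\in F$.* For $i=h$ this is the lemma. We induct on $i$. For $i=0$ we have $J=0$, $I=K$; take $x=1$.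

Let $i\ge1$. Multiplying an element of $I\setminus J$ by a power of $z_i$, we see that some expression $\sum_{j=0}^db_jz_i^j$ with $b_j\in K[F_{i-1}]$ has value in $I\setminus J$. Take $d$ minimal. (The expression of an element need not be unique, since $z_i$ may have finite order modulo $F_{i-1}$.) Let $L$ (resp. $L_0$) be the set of constant terms $b_0$ of expressions $\sum_{j=0}^db_jz_i^j$ whose value lies in $I$ (resp. $J$). Clearly $L_0\subseteq L$. They are ideals of $K[F_{i-1}]$, because $(\sum b_jz_i^j)c=\sum b_j(z_i^jcz_i^{-j})z_i^j$ for $c\in K[F_{i-1}]$. They are $F$-stable, because $z_i^g\in F_{i-1}z_i$, so that conjugating an expression by $g$ gives one with constant term $b_0^g$. Moreover,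
$$\textstyle\sum_{j=0}^db_jz_i^j\in I\ \text{ and }\ b_0\in L_0\ \Longrightarrow\ \sum_{j=0}^db_jz_i^j\in J.\tag{6}$$
Indeed, subtract an expression with value in $J$ and the same constant term, and multiply by $z_i^{-1}$. If $d=0$, the difference is $0$. If $d\ge1$, the result is an expression with exponents up to $d-1$ and value in $I$; by minimality of $d$ the value is in $J$.

By (6) and the choice of $d$, $L\ne L_0$. By induction there is $b_0\in L\setminus L_0$ with $b_0^g-b_0\in L_0$ for all $g\in F$. Let $x=\sum_{j=0}^db_jz_i^j\in I$ have this constant term. Then $x\notin J$, as $b_0\notin L_0$. And $x^g-x\in I$ has an expression with constant term $b_0^g-b_0\in L_0$, so $x^g-x\in J$ by (6). $\square$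

## 11. Faces, idempotents and a normalizing element

Let $P\subsetneq Q$ be primes of $R$, $A=R/P$, $\bar Q=Q/P\ne0$, $\mathcal Q=\mathcal Q(A)$. Elements of $S$ also denote their images in $A$.

**Proposition 8.** There are $A^*$ and $u$ as in Proposition 6 with $uA^*\subseteq\bar Q$.

If $S$ were a nilpotent group, Lemma 7 would give a nonzero central element in $\bar Q$. Two things stand in the way in general: $E$ has non-units, some of which become zero or zero divisors in $A$; and $G/H$ moves things around. An example to keep in mind: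

**Example.** Let $S=\mathbb N^2\rtimes\langle\tau\rangle$ with $\tau$ of order $2$ exchanging the generators $x,y$ of $\mathbb N^2$. Here $H=\mathbb Z^2$, $N=1$, $E=\mathbb N^2$, $B=K[x,y]$. Take $P=xyR$. In $A=R/P$ the element $x+y$ is central and regular, and inverting it gives $(K[x^{\pm1}]\times K[y^{\pm1}])\rtimes\langle\tau\rangle\cong M_2(K[t^{\pm1}])$, with matrix units $\varepsilon_1=x/(x+y)$, $\varepsilon_2=y/(x+y)$, $\tau\varepsilon_1$, $\tau\varepsilon_2$. So $A$ is prime. The idempotent $\varepsilon_1$ is not in $A$, since it would lie in $K[x,y]/(xy)$, whose only idempotents are $0,1$. Adjoining $\varepsilon_1,\varepsilon_2$ gives $A^*\cong M_2(K[t])$. If $\bar Q$ is the kernel of $A\to M_2(K)$, $t\mapsto c$ with $c\ne0$, then $u=(x-c)x^2+(y-c)y^2$ has $uA^*=t^2(t-c)M_2(K[t])\subseteq\bar Q$. In this example $j(A)=1$ and $j(A/\bar Q)=2$.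

*Proof of Proposition 8.*

**Step 1. Faces.** This step selects the part of $E$ that will become invertible. A *face* is a submonoid $\Phi$ with $N\subseteq\Phi\subseteq E$ such that $ee'\in\Phi$ with $e,e'\in E$ implies $e,e'\in\Phi$. (For $E=\mathbb N^2$, $N=1$ the faces are $1$, $\langle x\rangle$, $\langle y\rangle$, $E$.) A face is generated by $N$ and the $e_i\in\Phi$. Put $|\Phi|=\#\{i:e_i\in\Phi\}$; thus $\Phi\subsetneq\Phi'$ implies $|\Phi|<|\Phi'|$. $G$ acts on faces by $g\Phi:=g\Phi g^{-1}$, preserving $|\cdot|$, and $H$ acts trivially, because $heh^{-1}\in eN$ for $e\in E$, $h\in H$.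

$U(E)$ is a face, and it does not meet $P$, since units lie in no proper ideal. Choose a face $\Phi$ with $\Phi\cap P=\emptyset$ and $|\Phi|$ maximal. So every face $\Phi'$ with $|\Phi'|>|\Phi|$ meets $P$. Let $\mathcal O=G\Phi$, a finite orbit. For $\Psi\in\mathcal O$ let $d_\Psi=\prod_{d_i\in\Psi/N}d_i\in D$; then $gd_\Psi g^{-1}=d_{g\Psi}$. For $q\ge1$ choose $f_\Psi\in E$ in the coset $d_\Psi^q$; then $gf_\Psi g^{-1}\in Nf_{g\Psi}$. Since $N\subseteq U(S)$, $P\cap E$ is a union of $N$-cosets.

The smallest face containing given finitely many elements with product $p$ is $\{e\in E:ee'\in Np^a\text{ for some }e'\in E,a\ge0\}$: this set is a submonoid since $E/N$ is commutative, it contains $N$ and is closed under divisors, and every face containing $p$ contains it. If it meets $P$, then some power of $p$ is in $P$. We apply this to the smallest face containing $\Psi$ and $\Psi'$ ($\Psi\ne\Psi'$ in $\mathcal O$), and to the smallest face containing $\Psi$ and some $e_i\notin\Psi$. Both have more than $|\Phi|$ of the $e_i$, so they meet $P$. Hence there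 is $a_0$ such that for $q\ge a_0$ (and we fix such a $q$):

(i) $f_\Psi f_{\Psi'}\in P$ for $\Psi\ne\Psi'$ in $\mathcal O$;

(ii) $f_\Psi e_i^{a_0}\in P$ whenever $\Psi\in\mathcal O$ and $e_i\notin\Psi$;

(iii) $f_\Phi^m\notin P$ for all $m$ (as $f_\Phi^m\in\Phi$).

**Step 2. Idempotents and the ring $A^*$.** This step splits $1$ along the orbit $\mathcal O$. Let $w=\sum_{\Psi\in\mathcal O}f_\Psi\in A$. By (i), $wf_\Psi=f_\Psi^2=f_\Psi w$. If $wa=0$ with $a\in A$, then $f_\Psi^2a=f_\Psi wa=0$ for all $\Psi$. The right ideal $L=\{a\in A:f_\Psi^2a=0\ \forall\Psi\in\mathcal O\}$ is two-sided, since $f_\Psi^2s\in sNf_{s^{-1}\Psi}^2$ for $s\in S$. As $f_\Phi^2L=0$, $f_\Phi^2\ne0$ in $A$ and $A$ is prime, $L=0$. So left multiplication by $w$ is injective on $A$, hence on $\mathcal Q$ (write elements as $bc^{-1}$), and $w$ is a unit of the artinian ring $\mathcal Q$. The elements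
$$\varepsilon_\Psi:=w^{-1}f_\Psi=f_\Psi w^{-1}$$
satisfy $\varepsilon_\Psi\varepsilon_{\Psi'}=0$ for $\Psi\ne\Psi'$ and $\sum\varepsilon_\Psi=1$, so they are orthogonal idempotents. For $\Psi''\ne s\Psi$ we have $f_{\Psi''}s\varepsilon_\Psi\in sNf_{s^{-1}\Psi''}\varepsilon_\Psi=0$, so $\varepsilon_{\Psi''}s\varepsilon_\Psi=0$. Writing $1=\sum\varepsilon$ on the left of $s\varepsilon_\Psi$ and on the right of $\varepsilon_{s\Psi}s$ we get
$$s\varepsilon_\Psi=\varepsilon_{s\Psi}s\qquad(s\in S,\ \Psi\in\mathcal O).\tag{7}$$

Let $\Omega=\{\Psi\in\mathcal O:\varepsilon_\Psi\ne0\}$, so $\Phi\in\Omega$, and $A^*:=\sum_\Psi A\varepsilon_\Psi=\sum_\Psi\varepsilon_\Psi A$. By (7) it is a ring. It contains $A$ and is f.g. over $A$ on both sides. It is prime: a nonzero ideal of $A^*$ meets $A$ in a nonzero ideal (multiply a nonzero element on the right by a denominator), and $A$ is prime. Since $w\varepsilon_\Psi=\varepsilon_\Psi w=f_\Psi$,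
$$\mathfrak w:=wA^*=\sum f_\Psi A=\sum Af_\Psi=A^*w;$$
the middle equality holds as $f_\Psi s\in Sf_{s^{-1}\Psi}$ and $sf_\Psi\in f_{s\Psi}S$. So $\mathfrak w$ is an ideal of $A^*$ contained in $A$. Let $\mathfrak q=\mathfrak w\bar Q\mathfrak w$. It is an ideal of $A^*$, nonzero as $A$ is prime, and $\mathfrak q\subseteq\bar Q$.

**Step 3. A valuation on stabilizers.** The aim is to decide which $\varepsilon_\Psi s$ vanish and which are invertible. Let $\Psi\in\Omega$, let $G_\Psi\supseteq H$ be the stabilizer of $\Psi$ in $G$, and $S_\Psi=S\cap G_\Psi$. By (7), $\varepsilon_\Psi A^*\varepsilon_\Psi$ is spanned by the elements $\varepsilon_\Psi s=s\varepsilon_\Psi$ with $s\in S_\Psi$; it is a prime ring, as a nonzero corner of a prime ring. Also $f_\Psi=w\varepsilon_\Psi$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$, with inverse $w^{-1}\varepsilon_\Psi$.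

*There is a homomorphism $\lambda:H/N\to\mathbb Q$ with $\lambda(d_i)=0$ if $d_i\in\Psi/N$ and $\lambda(d_i)>0$ otherwise.* By Motzkin's transposition theorem in $(H/N)\otimes\mathbb Q$, the only obstruction is a relation which, after clearing denominators and torsion, reads $\prod_{d_j\notin\Psi/N}d_j^{c_j}\prod_{d_i\in\Psi/N}d_i^{b_i}=1$ with integers $c_j\ge0$ not all zero and $b_i\in\mathbb Z$. Multiplying by a large power of $d_\Psi$ gives $\prod d_j^{c_j}\cdot d'\in\Psi/N$ with $d'\in\Psi/N$. By the face property a $d_j\notin\Psi/N$ with $c_j>0$ lies in $\Psi/N$, a contradiction.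

The finite group $G_\Psi/H$ acts on $H/N$ and permutes both the $d_i\in\Psi/N$ and the others, so by averaging we may take $\lambda$ to be $G_\Psi$-invariant. As $H'\le N$, we may define
$$\hat\lambda=[G_\Psi:H]^{-1}\,\lambda\circ(\text{transfer }G_\Psi\to H/H'):G_\Psi\to\mathbb Q .$$
On $h\in H$ the transfer is the product of the conjugates of $h$ by coset representatives, so by invariance $\hat\lambda$ extends $\lambda$. Its image is a f.g. subgroup of $\mathbb Q$, hence cyclic. For $s\in S_\Psi$ choose $m\ge1$ with $s^m\in E$ (Lemma 4). Then $\hat\lambda(s)=\lambda(s^m)/m\ge0$, and $\hat\lambda(s)=0$ if and only if $s^m\in\Psi$, as we see by writing $s^m$ as a product of $e_i$'s modulo $N$. So $\hat\lambda(s)=0$ if and only if $s$ has a positive power in $\Psi$.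

**(U)** *For $s\in S_\Psi$: if $\hat\lambda(s)>0$ then $\varepsilon_\Psi s=0$; if $\hat\lambda(s)=0$ then $\varepsilon_\Psi s$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$.*

Let $W$ be the span of all $\varepsilon_\Psi s$ with $s\in S_\Psi$, $\hat\lambda(s)>0$. It is an ideal of $\varepsilon_\Psi A^*\varepsilon_\Psi$. Let $r$ be a product of $l$ such $s$ and write $r=c_ie'$ with $e'\in E$. Then $c_i=re'^{-1}\in S_\Psi$, and $\lambda(e')=\hat\lambda(r)-\hat\lambda(c_i)$. Since the image of $\hat\lambda$ is cyclic, $\hat\lambda(r)\ge l\delta$ for a fixed $\delta>0$, and there are finitely many $c_i$; so $\lambda(e')$ is large if $l$ is. Then some $e_t\notin\Psi$ occurs in $e'$ (modulo $N$) with exponent $\ge a_0$, and $f_\Psi e'\in P$ by (ii). Since $c_i\in G_\Psi$, $f_\Psi r\in c_iNf_\Psi e'$ vanishes in $A$, so $\varepsilon_\Psi r=w^{-1}f_\Psi r=0$. So $W$ is nilpotent in a prime ring, and $W=0$.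

If $\hat\lambda(s)=0$, let $s^m=e\in\Psi$. Every $d_i\in\Psi/N$ divides $d_\Psi$, so $ee''=nf_\Psi^b$ with $e''\in\Psi$, $n\in N$, $b\ge0$. Now $\varepsilon_\Psi n$ is a unit of the corner, with inverse $\varepsilon_\Psi n^{-1}$, and so is $f_\Psi$. So $\varepsilon_\Psi e$ is right invertible in the artinian ring $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$, hence a unit. Since $(\varepsilon_\Psi s)^m=\varepsilon_\Psi e$, $\varepsilon_\Psi s$ is a unit.

**Step 4. The group $\Gamma$ at the vertex $\Phi$.** This step produces a group algebra to which Lemma 7 can be applied. Put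
$$\varepsilon=\varepsilon_\Phi,\quad f=f_\Phi,\quad A_1=\varepsilon A^*\varepsilon,\quad S^\Phi=\{s\in S_\Phi:\hat\lambda(s)=0\}\supseteq N,\quad\psi(s)=\varepsilon s .$$
$\psi$ is multiplicative on $S_\Phi$ by (7). By (U), $A_1$ is spanned by $\psi(S^\Phi)$, which consists of units of $\varepsilon\mathcal Q\varepsilon$; also $\psi(f)=f$. For $g\in G_\Phi$ and $a\ge0$,
$$g^{-1}f^ag\in f^aN=Nf^a.\tag{8}$$

*$\Gamma:=\{sf^{-a}:s\in S^\Phi,a\ge0\}$ is a group.* Products: by (8), $s'^{-1}f^{-a}s'=nf^{-a}$ with $n\in N$, so $sf^{-a}s'f^{-b}=ss'nf^{-a-b}$. Inverses: $s\in S^\Phi$ has a power $s^m=e\in\Phi$, and $ee''=nf^b$ with $e''\in\Phi$, $n\in N$; so $s^{-1}=s^{m-1}e''f^{-b}n^{-1}\in\Gamma$, using (8). Since $f\in S^\Phi$, also $(sf^{-a})^{-1}=f^as^{-1}\in\Gamma$.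

*$\psi$ extends to a homomorphism from $\Gamma$ to the units of $\varepsilon\mathcal Q\varepsilon$* by $\psi(sf^{-a})=\psi(s)f^{-a}$ (inverses of $f$ in $\varepsilon\mathcal Q\varepsilon$). It is well defined: $sf^{-a}=s'f^{-b}$ gives $sf^b=s'f^a$ in $S^\Phi$ (powers of $f$ commute); apply $\psi$. It is multiplicative: with $n$ as above, $f^as'n=s'f^a$ in $S^\Phi$, so $f^{-a}\psi(s')=\psi(s'n)f^{-a}$.

Let $\Lambda=\bigcup_aA_1f^{-a}$, an ascending union and the span of $\psi(\Gamma)$. It is an image of $K[\Gamma]$, hence Noetherian by P. Hall's theorem. It is prime, because a nonzero ideal of $\Lambda$ meets the prime ring $A_1$ in a nonzero ideal (multiply by a power of $f$).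

Let $\mathfrak q_1=\varepsilon\mathfrak q\varepsilon$. It is an ideal of $A_1$, and nonzero since $A^*$ is prime. Let $\mathfrak l=\mathfrak q_1\Lambda=\bigcup_a\mathfrak q_1f^{-a}$, a right ideal of $\Lambda$ with $A_1\mathfrak l\subseteq\mathfrak l$. As $f\mathfrak l\subseteq\mathfrak l$, the right ideals $f^{-i}\mathfrak l$ ascend. So $f^{-i}\mathfrak l=f^{-i-1}\mathfrak l$ for some $i$, and $f^{-1}\mathfrak l=\mathfrak l$. So $\mathfrak l$ is a nonzero two-sided ideal of $\Lambda$.

**Step 5. A central element $z\in\mathfrak l$ that is a unit of $\varepsilon\mathcal Q\varepsilon$.** This is the raw material for $u$. Let $\Gamma_0=\Gamma\cap H$, a f.g. nilpotent group, normal of finite index in $\Gamma$, and let $\Lambda_0$ be the span of $\psi(\Gamma_0)$. $\Lambda_0$ is Noetherian and $\Lambda$ is a f.g. right $\Lambda_0$-module.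

*$\mathfrak l\cap\Lambda_0\ne0$.* Otherwise take a regular element $b\in\mathfrak l$ of $\Lambda$. Then $\Lambda_0\cap b\Lambda=0$, and the sum $\sum_ib^i\Lambda_0$ is direct: in a relation $\sum_{i\ge i_0}b^ix_i=0$ cancel $b^{i_0}$ to get $x_{i_0}\in\Lambda_0\cap b\Lambda=0$. This contradicts noetherianity of $\Lambda$ over $\Lambda_0$.

By Lemma 7 for $\Gamma_0$ there is $0\ne z_0\in\mathfrak l\cap\Lambda_0$, central in $\Lambda_0$. Its conjugates $z_1,\dots,z_t$ under $\psi(\Gamma)$ are finite in number, as $\psi(\Gamma_0)$ fixes $z_0$, and they lie in $\mathfrak l\cap Z(\Lambda_0)$. If $z_0$ were nilpotent, then $\sum z_i\Lambda$ would be a nonzero ideal, because $\psi(\gamma)z_i=z_{i'}\psi(\gamma)$; its $m$-th power lies in the sum of $z_{i_1}\cdots z_{i_m}\Lambda$, which is $0$ for large $m$, since the $z_i$ are commuting nilpotents. This contradicts primeness of $\Lambda$. So $z_0^t\ne0$. Expanding $\prod_{i=1}^t(z_0-z_i)=0$, we see that some elementary symmetric function $z$ of $z_1,\dots,z_t$ of positive degree is nonzero. It is central in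 $\Lambda$, and $z\in\mathfrak l$.

*$z$ is a unit of $\varepsilon\mathcal Q\varepsilon$.* Let $y\in\varepsilon\mathcal Q$ with $zy=0$, and write $y=bc^{-1}$ with $b,c\in A$. Then $b=\varepsilon b$ and $zb=0$. So $bA^*\varepsilon\subseteq\varepsilon A^*\varepsilon=A_1\subseteq\Lambda$ is annihilated by $z$, a nonzero central, hence regular, element of the prime ring $\Lambda$. So $bA^*\varepsilon=0$, and $b=0$ as $A^*$ is prime. So $z$ acts injectively on the right $\mathcal Q$-module $\varepsilon\mathcal Q$, which has finite length, hence bijectively; and $\mathrm{End}_{\mathcal Q}(\varepsilon\mathcal Q)=\varepsilon\mathcal Q\varepsilon$.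

**Step 6. Connecting the vertices.** We need to transport $z$ from $\Phi$ to all $\Psi\in\Omega$. As $A^*$ is prime and spanned by the $s\varepsilon_{\Psi'}$, there is $s_\Psi\in S$ with $\varepsilon_\Psi s_\Psi\varepsilon\ne0$, so $s_\Psi\Phi=\Psi$ by (7); and then $t_\Psi\in S$ with $\varepsilon t_\Psi s_\Psi\varepsilon\ne0$, so $t_\Psi\Psi=\Phi$. For $\Psi=\Phi$ take $s_\Psi=t_\Psi=1$. The element $\gamma_\Psi:=t_\Psi s_\Psi\in S_\Phi$ has $\varepsilon\gamma_\Psi\ne0$, so $\gamma_\Psi\in S^\Phi$ and $\psi(\gamma_\Psi)$ is a unit, by (U). Put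
$$x_\Psi=s_\Psi\varepsilon=\varepsilon_\Psi s_\Psi,\qquad x'_\Psi=\psi(\gamma_\Psi)^{-1}t_\Psi\varepsilon_\Psi,\qquad\text{so}\quad x'_\Psi x_\Psi=\psi(\gamma_\Psi)^{-1}t_\Psi s_\Psi\varepsilon=\varepsilon .$$
Also $x_\Psi x'_\Psi=\varepsilon_\Psi$. Indeed $t_\Psi\,(s_\Psi t_\Psi\varepsilon_\Psi)\,s_\Psi\varepsilon=(t_\Psi s_\Psi)^2\varepsilon=\psi(\gamma_\Psi)^2\ne0$, so $s_\Psi t_\Psi\varepsilon_\Psi\ne0$. As $s_\Psi t_\Psi\in S_\Psi$, (U) says that $s_\Psi t_\Psi\varepsilon_\Psi=x_\Psi\cdot t_\Psi\varepsilon_\Psi$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$. So left multiplication by $x_\Psi$ maps $\varepsilon\mathcal Q$ onto $\varepsilon_\Psi\mathcal Q$. From $x_\Psi x'_\Psi x_\Psi=x_\Psi$ we see that $x_\Psi x'_\Psi$ is the identity on $\varepsilon_\Psi\mathcal Q$; hence $x_\Psi x'_\Psi=\varepsilon_\Psi$.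

**(C)** *If $s\in S$, $\Psi,\Psi'\in\Omega$, $s\Psi'=\Psi$ and $y=s\varepsilon_{\Psi'}\ne0$, then $y=x_\Psi\psi(\gamma)x'_{\Psi'}$ with $\gamma=s_\Psi^{-1}ss_{\Psi'}\in\Gamma$.* We have $x_\Psi(x'_\Psi yx_{\Psi'})x'_{\Psi'}=\varepsilon_\Psi y\varepsilon_{\Psi'}=y\ne0$, so $x'_\Psi yx_{\Psi'}=\psi(\gamma_\Psi)^{-1}\,\varepsilon\,t_\Psi ss_{\Psi'}$ is nonzero. So $t_\Psi ss_{\Psi'}\in S^\Phi$ by (U), $\gamma=\gamma_\Psi^{-1}t_\Psi ss_{\Psi'}\in\Gamma$, and $x'_\Psi yx_{\Psi'}=\psi(\gamma)$.

**Step 7. The element $u$.** For $a\ge0$ let $u_1=zf^a$, $u_\Psi=x_\Psi u_1x'_\Psi$, and $u=\sum_{\Psi\in\Omega}u_\Psi$. Each $u_\Psi$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$ with inverse $x_\Psi u_1^{-1}x'_\Psi$, and $\sum_{\Psi\in\Omega}\varepsilon_\Psi=1$. So $u$ is a unit of $\mathcal Q$.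

*$u\in\mathfrak q$ for $a$ large.* By (8), $zf^a\psi(\gamma_\Psi)^{-1}=z\psi(\gamma_\Psi)^{-1}f^a\psi(n)$ with $n\in N$. As $z\psi(\gamma_\Psi)^{-1}\in\mathfrak l=\bigcup_b\mathfrak q_1f^{-b}$, this lies in $\mathfrak q_1$ for $a$ large. Then $u_\Psi\in x_\Psi\mathfrak q_1t_\Psi\varepsilon_\Psi\subseteq\mathfrak q$. Fix an $a$ that works for all $\Psi\in\Omega$. Then $u\in A^*$ and $uA^*\subseteq\mathfrak q\subseteq\bar Q\subseteq A$.

*$uA^*=A^*u$.* $A^*$ is spanned by nonzero elements $y=s\varepsilon_{\Psi'}$ with $\Psi'\in\Omega$; then $\Psi=s\Psi'\in\Omega$, as $y=\varepsilon_\Psi s$, and (C) applies with $\gamma=s_\Psi^{-1}ss_{\Psi'}$.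

First, by (8) and centrality of $z$, $u_1\psi(\gamma)=\psi(\gamma)zf^a\psi(n)=\psi(\gamma n')u_1$ with suitable $n,n'\in N$. So
$$uy=u_\Psi y=x_\Psi u_1\psi(\gamma)x'_{\Psi'}=x_\Psi\psi(\gamma n')u_1x'_{\Psi'}=x_\Psi\psi(\gamma n')x'_{\Psi'}\,u_{\Psi'} .$$
Here $\gamma n'=s_\Psi^{-1}(sn'')s_{\Psi'}$ with $n''=s_{\Psi'}n's_{\Psi'}^{-1}\in N$, and $sn''\varepsilon_{\Psi'}=yn''\ne0$. By (C), $x_\Psi\psi(\gamma n')x'_{\Psi'}=sn''\varepsilon_{\Psi'}$. So $uy=sn''\varepsilon_{\Psi'}u_{\Psi'}=yn''u\in A^*u$.

Second, by (8), $\psi(\gamma)u_1=u_1\psi(m\gamma)$ with $m\in N$, and $m\gamma=s_\Psi^{-1}(m's)s_{\Psi'}$ with $m'=s_\Psi ms_\Psi^{-1}\in N$. Since $m's\varepsilon_{\Psi'}=m'y\ne0$, (C) gives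
$$yu=yu_{\Psi'}=x_\Psi\psi(\gamma)u_1x'_{\Psi'}=x_\Psi u_1\psi(m\gamma)x'_{\Psi'}=u_\Psi x_\Psi\psi(m\gamma)x'_{\Psi'}=u_\Psi\,m's\varepsilon_{\Psi'}=u\,m's\varepsilon_{\Psi'}\in uA^*.$$
So $uA^*=A^*u$. $\square$

The element $n''$ in $uy=yn''u$ depends on $\Psi'$. This is why we ask $u$ to normalize $A^*$, where the summands $s\varepsilon_{\Psi'}$ of $s$ are separate elements; the computation does not give $uA=Au$.

## 12. Grades along covers, and eigenvalues of $\sigma$

**Proof of Theorem B(a).** Let $P\subsetneq Q$ be primes of $R=K[S]$ with no prime strictly between, $A=R/P$, $\bar Q=Q/P$. Take $A^*$ and $u$ from Proposition 8 and $\mathfrak a=uA^*$, so $0\ne\mathfrak a\subseteq\bar Q$. A prime $Q'$ of $A$ with $\mathfrak a\subseteq Q'\subseteq\bar Q$ is nonzero, so it equals $\bar Q$. Thus $\bar Q$ is minimal over $\mathfrak a$, and Proposition 6 gives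
$$j(R/Q)=j(R/P)+1.$$
Consequently, for arbitrary primes $P\subseteq Q$, every saturated chain from $P$ to $Q$ has length $j(R/Q)-j(R/P)$, and $K[S]$ is catenary. $\blacksquare$

**Proof of the Corollary.** Let $S=\mathbb Z^n\rtimes\mathbb N$ as in Section 1, so that $K[S]=K[\mathbb Z^n][x;\sigma]$ is Noetherian and $S$ has acc on right ideals. If all eigenvalues of $\sigma$ are roots of unity, some $\sigma^m$ with $m\ge1$ is unipotent. Then $\mathbb Z^n\rtimes\langle x^m\rangle$ is nilpotent of finite index in $\mathbb Z^n\rtimes\langle x\rangle$, and Theorem B(a) applies. Otherwise let $p$ be the minimal polynomial over $\mathbb Q$ of an eigenvalue that is not a root of unity. As in Section 4, $\mathbb Q^n$ with $t$ acting as $\sigma$ has a simple quotient $\mathbb Q[t]/(p)$. The image of $\mathbb Z^n$ there is a $\sigma$-equivariant torsion-free quotient of $\mathbb Z^n$ on which no eigenvalue is a root of unity. The corresponding factor ring of $K[\mathbb Z^n][x;\sigma]$ is not catenary by Theorem A. As catenarity passes to factor rings, $K[\mathbb Z^n][x;\sigma]$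 is not catenary. $\blacksquare$
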